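# Even-order equations $y^{(2k)}+r(t)y=0$ with every solution square integrable

## 1. An explicit second-order equation and the same recipe at order four

Put $p(t)=\frac1{1+t}$ and $s(t)=\frac{(1+t)^3-1}{3}$, so that $\dot s=(1+t)^2=p^{-2}$. Let us find the second-order equation solved by $p\cos s$ and $p\sin s$. For $y=pe^{is}$,
$$\ddot y=\big(\ddot p+i(2\dot p\dot s+p\ddot s)-p\dot s^2\big)e^{is}.$$
The middle term vanishes, because $2\dot p\dot s+p\ddot s=\frac1p\frac{d}{dt}(p^2\dot s)$ and $p^2\dot s=1$. Also $\ddot p=2(1+t)^{-3}=2(1+t)^{-2}p$. Hence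
$$\ddot y+r(t)y=0,\qquad r(t)=(1+t)^4-\frac{2}{(1+t)^2}.$$
The two real solutions $p\cos s$, $p\sin s$ have Wronskian $p^2\dot s=1$, so they span the solution space. Both are bounded by $p$, and $\int_0^\infty p^2\,dt=1$. Every solution of this equation lies in $L^2(\mathbb R_+)$.

The frequency is $\omega=(1+t)^2$ and the amplitude is $\omega^{-1/2}$. The amplitude is dictated by the Wronskian: if $y$ has size $A$ and $\dot y$ has size $\omega A$, then a constant Wronskian suggests $\omega A^2\approx 1$. Fast oscillation forces small amplitude, and small amplitude gives square integrability.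

Now try order four, $y^{(4)}+r(t)y=0$. There is again a constant bracket of two solutions,
$$y\dddot z-\dot y\ddot z+\ddot y\dot z-\dddot y z .$$
If $y^{(i)}$ has size $\omega^iA$, it suggests $\omega^3A^2\approx1$, so $A\approx\omega^{-3/2}$, which is square integrable as soon as $\int\omega^{-3}dt<\infty$. This looks even better than at order two. The trouble is the oscillation. Freeze the coefficient and look at $v^{(4)}+cv=0$.

- For $c=1$ the exponents are $\frac{\pm1\pm i}{\sqrt2}$, and some solutions grow like $e^{s/\sqrt2}$.
- For $c=-1$ the exponents are $\pm1,\pm i$, and $e^{s}$ is a solution.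
- For $c=0$ the solutions are the cubic polynomials.

No constant coefficient gives only oscillating solutions. One sign can be excluded altogether by hand. Suppose $r\le0$, and take the solution of $y^{(2k)}+ry=0$ with $y^{(i)}(0)=1$ for $0\le i\le 2k-1$. As long as $y>0$ we have $y^{(2k)}=-ry\ge0$, so $y^{(2k-1)}\ge1$, and integrating down, $y\ge1$. Thus $y$ never reaches $0$, $y\ge1$ for all time, and $y\notin L^2(\mathbb R_+)$.

So at order four or more it is unclear whether all solutions can be square integrable at once.

## 2. The limit–circle property and the two theorems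

Let $k\ge2$ be an integer, let $r$ be real-valued and continuous on $\mathbb R_+=[0,\infty)$, and consider
$$y^{(2k)}+r(t)y=0,\qquad t\in\mathbb R_+. \tag{1}$$

**Definition.** Equation (1) is of the *limit–circle type* if every solution belongs to $L^2(\mathbb R_+)$, i.e. all $2k$ linearly independent solutions are in $L^2(\mathbb R_+)$.

In the same terminology, the second-order equation of Section 1 is limit–circle, while $\ddot y+y=0$ is not. The problem to be settled is the following.

**Conjecture 9.1.** Equation (1) always has a solution $y\notin L^2(\mathbb R_+)$, i.e. (1) is never of the limit–circle type.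

The source of the conjecture records that Kauffman, Read, and Zettl noted that no examples of limit–circle $r$ are known for $k>1$. It also records that the claim holds if $r\le0$ or if $r$ is bounded, and, for $k=2j$ with $j=1,2,\dots$, whenever $r$ is not an unbounded oscillatory function. The answer is that the conjecture is false for every $k\ge2$.

**Theorem 1.** For every $k\ge2$ there is a real trigonometric polynomial $R$ (of some period $L$) such that, for
$$r(t)=(1+t)^{2k}\,R\!\left(t+\tfrac{t^2}{2}\right),$$
which is the restriction of an entire function, every solution of $y^{(2k)}+r(t)y=0$ satisfies $y(t)=O\big((1+t)^{-(2k-1)/2}\big)$. In particular all solutions are in $L^2(\mathbb R_+)$, so (1) is of limit–circle type and Conjecture 9.1 is false for every $k\ge2$.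

**Theorem 2 (sharp growth threshold).** Let $k\ge2$.

(a) Let $\omega:[0,\infty)\to[1,\infty)$ be continuous and nondecreasing with $\int_0^\infty\omega^{-(2k-1)}dt=\infty$. If $|r|\le K\omega^{2k}$ for some constant $K$, then (1) has at most $k$ linearly independent $L^2$ solutions. In particular this holds if $r(t)=O(t^{2k/(2k-1)})$ as $t\to\infty$.

(b) Let $\omega\in C^2([0,\infty))$, $\omega\ge1$, $\int_0^\infty\omega^{-(2k-1)}dt<\infty$, and, with $\varepsilon=\dot\omega/\omega^2$, $\int_0^\infty(\varepsilon^2\omega+|\dot\varepsilon|)\,dt<\infty$. Then there is a continuous $r=O(\omega^{2k})$ for which (1) is limit–circle, with $y=O(\omega^{-(2k-1)/2})$ for all solutions. In particular, for every $\alpha>\frac{2k}{2k-1}$ there is a limit–circle $r$ with $r(t)=O(t^\alpha)$. So $\frac{2k}{2k-1}$ is the exact critical exponent.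

The plan: Section 4 reduces Theorems 1 and 2(b) to finding one periodic coefficient $R$ for which $v^{(2k)}+Rv=0$ has only oscillating solutions, in a robust sense. Section 5 shows why the obvious candidates fail. Sections 6–13 produce $R$, and Section 14 proves Theorem 2(a).

## 3. The symplectic form, transition matrices, multipliers

Let $V=\mathbb R^{2k}$ with standard basis $b_1,\dots,b_{2k}$ and coordinates $z_1,\dots,z_{2k}$. Define
$$(Nz)_i=z_{i+1}\ (i<2k),\quad (Nz)_{2k}=0,\qquad Ez=z_1b_{2k}.$$
With $z=(y,y',\dots,y^{(2k-1)})$, the equation $y^{(2k)}+uy=0$ becomes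
$$z'=(N-uE)z. \tag{2}$$
Put
$$\sigma(y,z)=\sum_{i=1}^{2k}(-1)^{i-1}y_iz_{2k+1-i}. \tag{3}$$
For $k=2$ this is $y_1z_4-y_2z_3+y_3z_2-y_4z_1$, the bracket of Section 1. Substituting $j=2k+1-i$ changes the sign $(-1)^{i-1}$ into $(-1)^{j}$, so $\sigma$ is skew. It is clearly nondegenerate, so it is a symplectic form.

Let $\mathfrak{sp}(V)$ be the Lie algebra of all $X$ with $\sigma(Xy,z)+\sigma(y,Xz)=0$, and $G=Sp(V,\sigma)$ the corresponding group. Then $N,E\in\mathfrak{sp}(V)$. Indeed
$$\sigma(Ny,z)=\sum_{i=1}^{2k-1}(-1)^{i-1}y_{i+1}z_{2k+1-i},\qquad \sigma(y,Nz)=\sum_{i=2}^{2k}(-1)^{i-1}y_iz_{2k+2-i}=\sum_{i=1}^{2k-1}(-1)^{i}y_{i+1}z_{2k+1-i},$$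
which cancel, and $\sigma(Ey,z)=-y_1z_1$, $\sigma(y,Ez)=y_1z_1$. Consequently $\sigma(z,w)$ is constant along two solutions of (2), and the fundamental matrix $\Phi$ of (2) with $\Phi(0)=I$ takes values in $G$.

We use the following textbook facts.

- (F1) If $g\in G$, then $g$ is similar to the transpose of $g^{-1}$ (write $g^T\Omega g=\Omega$ with $\Omega$ the matrix of $\sigma$). So the spectrum, with multiplicities, is invariant under $\mu\mapsto1/\mu$. As $g$ is real it is invariant under conjugation too, hence under $\mu\mapsto1/\bar\mu$. Also $\det g=1$.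
- (F2) If $gx=\mu x$, $gy=\nu y$ (complex vectors, $\sigma$ extended bilinearly), then $\sigma(x,y)=\sigma(gx,gy)=\mu\nu\,\sigma(x,y)$, so $\sigma(x,y)=0$ unless $\mu\nu=1$.
- (F3) The eigenvalues $1$ and $-1$ have even multiplicity. The other eigenvalues pair off as $\mu,1/\mu$ with product $1$. So $\det g=1$ makes the multiplicity of $-1$ even, and then that of $1$ is even.
- (F4) A *symplectic basis* is a basis $e_i,f_i$ ($1\le i\le k$) with $\sigma(e_i,f_j)=\delta_{ij}$ and all other pairings of basis vectors zero, apart from $\sigma(f_j,e_i)=-\delta_{ij}$. Any basis of an isotropic subspace (one on which $\sigma$ vanishes) extends to a symplectic basis, as $e_1,\dots,e_j$. Hence $G$ acts transitively on $V\setminus0$.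
- (F5) $G$ is a connected real-analytic manifold. So a real-analytic function on $G$ that vanishes on a nonempty open set vanishes identically.
- (F6) If $G$ acts smoothly and transitively on a manifold $\mathcal F$, then $s\mapsto sF$ is an open map $G\to\mathcal F$.

If $u$ is $L$-periodic, the eigenvalues of $\Phi(L)$ are the *Floquet multipliers* of $v^{(2k)}+uv=0$. If they are distinct, say $e^{i\theta_jL}$ with $\theta_j\in\mathbb C$, there is a basis of solutions $e^{i\theta_js}\pi_j(s)$ of (2) with $\pi_j$ $L$-periodic. For example, $v''+v=0$ with period $L$ has multipliers $e^{\pm iL}$.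

**Lemma 3.1.** Let $u_n,u$ be piecewise continuous on $[0,L]$ with $\|u_n-u\|_{L^1(0,L)}\to0$, and let $\Phi_n,\Phi$ be the fundamental matrices, equal to $I$ at $0$. Then $\Phi_n(L)\to\Phi(L)$.

*Proof.* By Gronwall, $\|\Phi_n^{\pm1}\|$ and $\|\Phi^{\pm1}\|$ are bounded on $[0,L]$ uniformly in $n$. Moreover
$$(\Phi^{-1}\Phi_n)'=\Phi^{-1}\big[-(N-uE)+(N-u_nE)\big]\Phi_n=-(u_n-u)\Phi^{-1}E\,\Phi_n .$$
Integrating, $\|\Phi(L)^{-1}\Phi_n(L)-I\|\le K\|u_n-u\|_{L^1}\to0$. $\square$

**Lemma 3.2.** Let $M\in G$ have $2k$ distinct eigenvalues $\mu_1,\dots,\mu_{2k}$, all of modulus $1$, and let $M_n\in G$, $M_n\to M$. Then for large $n$ also $M_n$ has $2k$ distinct eigenvalues, all of modulus $1$.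

*Proof.* Take disjoint discs $D_j$ about $\mu_j$, and smaller discs $D_j'\subset D_j$ about $\mu_j$ whose images under $\mu\mapsto1/\bar\mu$ lie in $D_j$. This is possible since that map fixes $\mu_j$. For large $n$, $M_n$ has exactly one eigenvalue in each $D_j$, and it lies in $D'_j$. Its image under $\mu\mapsto 1/\bar\mu$ is an eigenvalue of $M_n$ by (F1) and lies in $D_j$, so it is the same eigenvalue. Hence this eigenvalue has modulus $1$. $\square$

## 4. Slowly growing frequency: reduction to a periodic coefficient

The example of Section 1 suggests $r(t)=\omega(t)^{2k}R(s(t))$ with $\dot s=\omega$, where $R$ is a fixed periodic function. Here is the statement about $R$ that we need. Its proof occupies Sections 6–13.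

**Proposition 4.1.** For every $k\ge2$ there is a real trigonometric polynomial $R$, of some period $L>0$, such that $v^{(2k)}+R(s)v=0$ has $2k$ distinct Floquet multipliers, all of modulus $1$.

**Proposition 4.2.** Let $R$ be as in Proposition 4.1 and let $\omega$ be as in Theorem 2(b); finiteness of $\int_0^\infty\omega^{-(2k-1)}dt$ is not needed here. Put $s(t)=\int_0^t\omega$ and $r(t)=\omega(t)^{2k}R(s(t))$. Then every solution of (1) satisfies $|y^{(i)}(t)|\le K_y\,\omega(t)^{\,i-(2k-1)/2}$ for $0\le i\le2k-1$.

*Proof.* **Step 1: rescaling.** This step turns (1) into a periodic system plus a small term. Since $\omega\ge1$, $s$ maps $[0,\infty)$ onto $[0,\infty)$. Let $\zeta_i=\omega^{k+\frac12-i}y^{(i-1)}$ for $1\le i\le2k$. Then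
$$\dot\zeta_i=(k+\tfrac12-i)\tfrac{\dot\omega}{\omega}\zeta_i+\omega\zeta_{i+1}\ (i<2k),\qquad \dot\zeta_{2k}=(\tfrac12-k)\tfrac{\dot\omega}{\omega}\zeta_{2k}-\omega R\,\zeta_1,$$
the last because $\omega^{\frac12-k}y^{(2k)}=-\omega^{\frac12+k}Ry=-\omega R\zeta_1$. Dividing by $\dot s=\omega$,
$$\frac{d\zeta}{ds}=(A(s)+\varepsilon D)\zeta,\qquad A=N-R(s)E,\quad D=\mathrm{diag}(k+\tfrac12-i)_{i=1}^{2k},\quad \varepsilon=\dot\omega/\omega^2. \tag{4}$$
The claim of the proposition is exactly that $\zeta$ is bounded. Regard $\varepsilon$ as a function of $s$ and write $'=d/ds$. The hypothesis says $\int_0^\infty(\varepsilon^2+|\varepsilon'|)\,ds<\infty$. So $\varepsilon$ has a limit as $s\to\infty$, and as $\varepsilon^2$ is integrable the limit is $0$. Note that $\varepsilon$ itself need not be integrable in $s$, so the term $\varepsilon D$ cannot simply be discarded.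

**Step 2: Floquet coordinates.** This step removes $A$ from (4). Let $\psi_j(s)=e^{i\theta_js}\pi_j(s)$ be the Floquet solutions of $\psi'=A\psi$, with $\pi_j$ $L$-periodic, $\theta_j\in\mathbb R$ and the numbers $e^{i\theta_jL}$ distinct. Put $\Psi=(\psi_1,\dots,\psi_{2k})$. It is bounded. As $\operatorname{tr}A=0$, $\det\Psi$ is a nonzero constant, so $\Psi^{-1}$ is bounded too. With $\zeta=\Psi c$, equation (4) becomes
$$c'=\varepsilon\,b(s)\,c,\qquad b=\Psi^{-1}D\Psi .$$

We need a formula for the entries of $b$. As $A$ is real and in $\mathfrak{sp}(V)$, $\sigma(\bar\psi_l,\psi_j)$ is constant in $s$. Under $s\mapsto s+L$ it is multiplied by $e^{i(\theta_j-\theta_l)L}$, so it vanishes for $l\ne j$. The $\bar\psi_l$ form a basis of $\mathbb C^{2k}$, so by nondegeneracy $\sigma(\bar\psi_j,\psi_j)=:i\kappa_j\ne0$. Since $\overline{\sigma(\bar\psi_j,\psi_j)}=\sigma(\psi_j,\bar\psi_j)=-\sigma(\bar\psi_j,\psi_j)$, the number $\kappa_j$ is real. Pairing $D\psi_j=\sum_lb_{lj}\psi_l$ with $\bar\psi_l$ gives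
$$b_{lj}=\frac{\sigma(\bar\psi_l,D\psi_j)}{i\kappa_l}. \tag{5}$$

**Step 3: the diagonal of $b$ is imaginary.** This will make the non-integrable part of $\varepsilon b$ harmless. Since $D_{ii}+D_{2k+1-i,2k+1-i}=0$, formula (3) gives $D\in\mathfrak{sp}(V)$. Hence $\sigma(y,Dz)=-\sigma(Dy,z)=\sigma(z,Dy)$. Apply this with $y=\bar\psi_j$, $z=\psi_j$: since $D$ is real, $\sigma(\bar\psi_j,D\psi_j)=\sigma(\psi_j,D\bar\psi_j)$ equals its own conjugate, so it is real. By (5), $b_{jj}$ is purely imaginary. Let $\Delta=\mathrm{diag}(b_{jj})$, a bounded skew-Hermitian matrix function.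

(Check at order two with $R=1$: $\psi=(e^{is},ie^{is})$, $D=\mathrm{diag}(\frac12,-\frac12)$, and $\sigma(\bar\psi,D\psi)=\bar\psi_1(D\psi)_2-\bar\psi_2(D\psi)_1=-\frac i2+\frac i2=0$, which is real.)

**Step 4: the off-diagonal part oscillates.** This step shows that it has a bounded primitive. For $l\ne j$, (5) gives $b_{lj}(s+L)=\lambda b_{lj}(s)$ with $\lambda=e^{i(\theta_j-\theta_l)L}\ne1$. Hence
$$\int_0^{nL}b_{lj}\,ds=\frac{1-\lambda^n}{1-\lambda}\int_0^Lb_{lj}\,ds,$$
which is bounded in $n$. As $b_{lj}$ is bounded, $\int_0^sb_{lj}$ is bounded in $s$. Let $B=b-\Delta$ and $\beta(s)=\int_0^sB$, a bounded function. This is where distinctness of the multipliers is used.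

**Step 5: one averaging substitution.** It removes $\varepsilon B$ at the cost of integrable terms. For $s\ge s_1$, with $s_1$ so large that $\|\varepsilon\beta\|\le\frac12$, put $c=(I+\varepsilon\beta)w$. Then $c'=(\varepsilon'\beta+\varepsilon B)w+(I+\varepsilon\beta)w'$, while $c'=\varepsilon(\Delta+B)(I+\varepsilon\beta)w$. Comparing,
$$(I+\varepsilon\beta)w'=\big[\varepsilon\Delta+\varepsilon^2(\Delta+B)\beta-\varepsilon'\beta\big]w=\big[(I+\varepsilon\beta)\varepsilon\Delta-\varepsilon^2\beta\Delta+\varepsilon^2(\Delta+B)\beta-\varepsilon'\beta\big]w .$$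
So $w'=\varepsilon\Delta w+\mathcal Gw$ with $\|\mathcal G\|\le K(\varepsilon^2+|\varepsilon'|)$, which is integrable. Since $\Delta$ is skew-Hermitian and $\varepsilon$ is real, $(|w|^2)'\le2\|\mathcal G\||w|^2$, and
$$|w(s)|\le|w(s_1)|\exp\int_{s_1}^\infty\|\mathcal G\|\,ds .$$
So $w$ is bounded, hence $c$, hence $\zeta$. $\square$

**Proof of Theorem 2(b), given Proposition 4.1.** By Proposition 4.2 with $i=0$, $y=O(\omega^{-(2k-1)/2})$ for all solutions, and $\int_0^\infty\omega^{-(2k-1)}dt<\infty$ gives $y\in L^2$. Also $|r|\le\|R\|_\infty\omega^{2k}$. For $\omega=(1+t)^\beta$ with $\beta>0$, $\varepsilon=\beta(1+t)^{-1-\beta}$ is monotone, so $\int|\dot\varepsilon|\,dt=\varepsilon(0)$, and $\varepsilon^2\omega=\beta^2(1+t)^{-2-\beta}$ is integrable. So the hypotheses hold if and only if $\beta(2k-1)>1$. Then $r=O(t^{2k\beta})$ as $t\to\infty$, and $2k\beta$ can be any number greater than $\frac{2k}{2k-1}$. That this exponent is critical follows together with Theorem 2(a). $\square$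

**Proof of Theorem 1, given Proposition 4.1.** Take $\beta=1$, so $\omega=1+t$ and $s=t+\frac{t^2}2$. Since $2k-1\ge3>1$, the hypotheses hold, $r(t)=(1+t)^{2k}R(t+\frac{t^2}{2})$ extends to an entire function, and $y=O((1+t)^{-(2k-1)/2})$ for every solution. All solutions are in $L^2(\mathbb R_+)$. $\square$

Everything now rests on Proposition 4.1.

## 5. Constants, small perturbations, and one kick per period

**Constants.** For $c\ne0$ the exponents of $v^{(2k)}+cv=0$ are the $2k\ge4$ roots of $\lambda^{2k}=-c$, equally spaced on a circle by the angle $\pi/k\le\pi/2$. The open right half-plane is an arc of length $\pi>\pi/k$, so it contains one of them. For $c=0$ the solutions are polynomials of degree up to $2k-1\ge3$. In both cases $\Psi$ is unbounded, and this is where the proof of Proposition 4.2 breaks for constant $R$. At order two the two roots $\pm i\sqrt c$ just fit on the imaginary axis.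

**Small perturbations of a nonzero constant.** Let $c\neq0$. Then $\exp(L(N-cE))$ has an eigenvalue $e^{L\lambda}$ of modulus greater than $1$. By Lemma 3.1 and continuity of eigenvalues there is $\eta>0$ such that every $L$-periodic piecewise continuous $u$ with $\|u-c\|_{L^1(0,L)}<\eta$ also has a multiplier of modulus greater than $1$.

**One kick per period.** The simplest strongly varying coefficient is zero except for one short strong pulse in each period. Idealize the pulse by the matrix
$$U(\tau)=\exp(\tau E)=I+\tau E,$$
which changes $y^{(2k-1)}$ by $\tau y$ and nothing else. For $k=2$ and period $1$ the transition matrix is $M=e^NU(\tau)$. Its characteristic polynomial is palindromic by (F1): $\chi(\mu)=\mu^4-a\mu^3+b\mu^2-a\mu+1$. The matrix $e^NE$ has only its first column nonzero, namely $(\frac16,\frac12,1,1)^T$, so $a=\operatorname{tr}M=4+\frac\tau6$. Next,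
$$\chi(1)=\det(I-M)=\det\begin{pmatrix}-\tau/6&-1&-1/2&-1/6\\-\tau/2&0&-1&-1/2\\-\tau&0&0&-1\\-\tau&0&0&0\end{pmatrix}=-\tau ,$$
by expansion along the last row: the entry is $-\tau$, the sign $(-1)^{4+1}=-1$, the minor $(-1)^3$. So $b=\chi(1)+2a-2=6-\frac{2\tau}3$.

With $w=\mu+\mu^{-1}$ the equation $\chi=0$ becomes $q(w)=w^2-aw+(b-2)=0$. Four distinct unimodular eigenvalues require two distinct roots $w\in(-2,2)$. This forces $q(2)=\chi(1)=-\tau>0$, so $\tau<0$. The midpoint $\frac a2$ of the roots must lie in $(-2,2)$, so $\tau>-48$. The discriminant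
$$a^2-4(b-2)=\Big(16+\frac{4\tau}3+\frac{\tau^2}{36}\Big)-16+\frac{8\tau}3=\tau\Big(4+\frac{\tau}{36}\Big)$$
must be positive, so for $\tau<0$ we need $\tau<-144$. These requirements are incompatible. One kick per period never works for $k=2$.

One could add more kicks and more parameters, but for general $k$ this means controlling all roots of a polynomial of degree $2k$. We take another route: treat *all* piecewise constant coefficients at once, and show by convexity and reachability arguments that a stable transition matrix must occur among them.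

## 6. The semigroup of transition matrices and its interior

Let
$$S=\Big\{\prod_{i=1}^n\exp\big(t_i(N-c_iE)\big):\ n\ge1,\ t_i>0,\ c_i\in\mathbb R\Big\}\subset G .$$
$S$ is a semigroup. It is the set of all transition matrices from $0$ to $L$ ($L>0$ arbitrary) of (2) with piecewise constant $u$; the rightmost factor is the piece that acts first. Let $S^\circ$ be the interior of $S$ in $G$. Multiplication by $s\in S$ is a homeomorphism of $G$, so $sS^\circ$ and $S^\circ s$ are open subsets of $S$:
$$SS^\circ\cup S^\circ S\subset S^\circ. \tag{6}$$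
In particular powers of elements of $S^\circ$ stay in $S^\circ$, and any element of $S^\circ$ can be perturbed freely inside $G$. What we need is an element of $S^\circ$ with $2k$ distinct unimodular eigenvalues.

**Lemma 6.1.** $N$ and $E$ generate the Lie algebra $\mathfrak{sp}(V)$.

*Proof.* For $a,b\in V$ let $A_{a,b}x=\sigma(a,x)b+\sigma(b,x)a$. An endomorphism $X$ is in $\mathfrak{sp}(V)$ if and only if the bilinear form $\sigma(x,Xy)$ is symmetric. For $X=A_{a,b}$ this form is $-\big(\sigma(a,y)\sigma(b,x)+\sigma(b,y)\sigma(a,x)\big)$, the negative symmetrized product of two linear functionals. Every functional is some $\sigma(a,\cdot)$, and symmetrized products of functionals span the symmetric forms. So the $A_{a,b}$ lie in $\mathfrak{sp}(V)$ and span it. For $X\in\mathfrak{sp}(V)$, using $\sigma(a,Xx)=-\sigma(Xa,x)$,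
$$[X,A_{a,b}]x=\sigma(a,x)Xb+\sigma(b,x)Xa+\sigma(Xa,x)b+\sigma(Xb,x)a,\quad\text{i.e.}\quad [X,A_{a,b}]=A_{Xa,b}+A_{a,Xb}.$$

Let $v_m=N^mb_{2k}$, so $v_m=b_{2k-m}$ for $m<2k$ and $v_m=0$ for $m\ge2k$. For $0\le i,j\le2k-1$, $\sigma(v_i,v_j)\ne0$ if and only if $i+j=2k-1$. Since $\sigma(b_{2k},x)=-x_1$, we have $A_{v_0,v_0}=-2E$. Let $\mathfrak l$ be the Lie algebra generated by $N,E$. It contains
$$B_n=\mathrm{ad}_N^nA_{v_0,v_0}=\sum_{i=0}^n\binom niA_{v_i,v_{n-i}} .$$
Now bracket with $A_{v_0,v_0}$, which sends $v_i$ to $2\sigma(v_0,v_i)v_0$, i.e. kills every $v_i$ with $i\ne2k-1$. For $2k-1\le n\le4k-2$, the two terms of $[A_{v_0,v_0},A_{v_i,v_{n-i}}]$ contribute only for $i=2k-1$ and for $n-i=2k-1$ respectively, with equal contributions, so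
$$[A_{v_0,v_0},B_n]=4\binom n{2k-1}\sigma(v_0,v_{2k-1})A_{v_0,v_{n-2k+1}} .$$
As $n$ runs over its range, $n-2k+1$ runs over $0,\dots,2k-1$. Hence $A_{v_0,v_m}\in\mathfrak l$ for all $m$. Finally $A_{v_{i+1},v_m}=[N,A_{v_i,v_m}]-A_{v_i,v_{m+1}}$, so by induction on $i$ all $A_{v_i,v_m}$ are in $\mathfrak l$. They span $\mathfrak{sp}(V)$. $\square$

**Lemma 6.2.** $S^\circ\ne\emptyset$.

*Proof.* Consider all maps $(t_1,\dots,t_n)\mapsto\prod\exp(t_iX_i)$ with $t_i>0$ and $X_i\in\{N-cE:c\in\mathbb R\}$. Choose a map and a point where the rank is the maximum $m$ over all maps and points. Rank is lower semicontinuous, so it equals $m$ nearby, and by the constant rank theorem the image of a small neighborhood is an $m$-dimensional submanifold $Q\subset S$ whose tangent spaces are the images of the differential.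

Each left-invariant field $X\in\{N-cE\}$ is tangent to $Q$. Otherwise, for some $q\in Q$, the map with one more factor $\exp(tX)$ on the right has at $t=0$ the differential image $T_qQ+\mathbb R\,qX$, of dimension $m+1$. Then the rank is at least $m+1$ also for small $t>0$, contrary to maximality. Fields tangent to $Q$ are closed under linear combinations and brackets, and $E=N-(N-E)$. By Lemma 6.1 all of $\mathfrak{sp}(V)$ is tangent to $Q$, so $m=\dim G$ and $Q$ is open in $G$. $\square$

**Lemma 6.3.** $U(\tau)=I+\tau E\in\overline S$ for all $\tau\in\mathbb R$.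

*Proof.* $\exp\big(\frac1n(N+n\tau E)\big)=\exp\big(\frac1nN+\tau E\big)\to\exp(\tau E)$. $\square$

Both signs of $\tau$ are allowed, because the coefficient $u$ may have either sign. This is decisive in Section 11.

**The mechanism in the plane.** For $k=1$ the whole argument fits in a paragraph. (There $\exp(t(N-E))$ is already a rotation, so nothing is needed; the case only displays the mechanism.) Suppose $g\in S^\circ$ has eigenvectors $e,f$ with eigenvalues $d>1$ and $d^{-1}$. Let $T$ be the set of numbers $\log|\text{eigenvalue on }e|$ over those $s\in S^\circ$ that preserve the line $\langle e\rangle$. $T$ is closed under addition, it is open because $s$ may be multiplied by $\mathrm{diag}(e^x,e^{-x})$ with $x$ small, and $\log d\in T$. Some line $\langle b_1+mb_2\rangle$ is a limit of lines reachable from $\langle e\rangle$, and $U(\tau)$ changes its slope $m$ to $m+\tau$. So *every* line is a limit of reachable lines, in particular $\langle f\rangle$. As we will see, $\langle f\rangle$ can then be reached exactly, by some $s\in S$, and $\langle e\rangle$ can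 be reached back by some $s'\in S$. The element $s'g^ns\in S^\circ$ preserves $\langle e\rangle$, with log-eigenvalue $-n\log d+\text{const}$. So $T$ contains positive and negative numbers. By openness we can choose $t_1>0>-t_2$ in $T$ with rational ratio $t_1/t_2=m_1/m_2$, and $m_2t_1-m_1t_2=0\in T$. This gives $p\in S^\circ$ with $pe=\pm e$. Then $p^2$ is a shear or $I$, and an arbitrarily small change makes it a rotation in suitable coordinates.

For $k\ge2$, lines become flags, the number becomes a vector in $\mathbb R^k$, and the assertion that both signs occur becomes a statement about a convex cone and the reflections that preserve it.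

## 7. A split element of $S^\circ$

**Lemma 7.1.** There are $g\in S^\circ$ and a symplectic basis $e_i,f_i$ with $ge_i=d_ie_i$, $gf_i=d_i^{-1}f_i$, $d_1>\dots>d_k>1$.

*Proof.* **Step 1: distinct eigenvalues.** This step makes $g$ decompose. The discriminant of the characteristic polynomial is an analytic function on $G$, not identically zero: take a diagonal element with distinct entries in a symplectic basis. By (F5) it is nonzero at some $g_1\in S^\circ$. By (F3), $\pm1$ are not eigenvalues of $g_1$.

**Step 2: blocks.** This step lists the possible shapes. The eigenvalue set is invariant under inversion and conjugation. By (F2), $V$ is the $\sigma$-orthogonal sum of the real invariant subspaces belonging to the orbits of these operations, so each summand is symplectic. There are three kinds.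

- For real $\mu\neq\pm1$: a plane with eigenvalues $\mu,\mu^{-1}$.
- For $|\mu|=1$, $\mu$ nonreal: a plane on which $g_1$ is conjugate in $SL_2(\mathbb R)$ to a rotation.
- For the remaining $\mu$: a $4$-dimensional space $\Lambda\oplus\Lambda'$, where $\Lambda$ belongs to $\mu,\bar\mu$ and $\Lambda'$ to $\mu^{-1},\bar\mu^{-1}$. By (F2) both are isotropic, so $\sigma$ puts them in duality. In a suitable basis of $\Lambda$, $g_1$ is $\rho\cdot\mathrm{rotation}(\theta)$, and on $\Lambda'$ it is the inverse dual.

**Step 3: making it diagonal.** We use that we may perturb inside $S^\circ$ and take powers. Change the angles slightly, staying in $S^\circ$, so that they are rational multiples of $2\pi$; in the third kind change $\theta$ on $\Lambda$ and correspondingly on $\Lambda'$. A suitable even power, which is again in $S^\circ$, then has blocks $\mathrm{diag}(\mu^m,\mu^{-m})$ with positive entries, or the identity, or $\rho^m$ on $\Lambda$ and $\rho^{-m}$ on $\Lambda'$. So it is diagonal with positive entries $d_i,d_i^{-1}$ in a symplectic basis. Perturb the $d_i$ within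 $S^\circ$ so that all $2k$ numbers $d_i^{\pm1}$ are distinct, replace $(e_i,f_i)$ by $(f_i,-e_i)$ wherever $d_i<1$, and reorder. $\square$

Fix $g$ and this basis from now on, and put $H_0=(\log d_1,\dots,\log d_k)$.

## 8. Isotropic flags and growth vectors

**Definition.** A *full isotropic flag* is $F=(E_1\subset\dots\subset E_k)$ with each $E_i$ isotropic of dimension $i$. A symplectic basis $(e_i',f_i')$ is *adapted* to $F$ if $E_i=\langle e_1',\dots,e_i'\rangle$ for all $i$. The set of all such flags is $\mathcal F$.

For $k=2$, $\langle b_4\rangle\subset\langle b_4,b_3\rangle$ is such a flag, since $\sigma(b_4,b_3)=0$. For $k=1$ a flag is a line in the plane. By (F4) every flag has an adapted basis, and the linear map taking one symplectic basis to another is in $G$. So $G$ acts transitively on the compact manifold $\mathcal F$, and by (F6) $s\mapsto sF$ is open. The map $F\mapsto(\Lambda^iE_i)_i$ embeds $\mathcal F$ in $\prod_i\mathbb P(\Lambda^iV)$, so convergence of flags can be tested there. Let $F_+=(E_i^+)$ with $E_i^+=\langle e_1,\dots,e_i\rangle$.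

**Definition.** Fix a Euclidean norm on $V$, with the induced norms on $\Lambda^iV$. For $s\in G$ and $F\in\mathcal F$ let
$$\delta_i(s,F)=\log\frac{\|\Lambda^is\,\xi\|}{\|\xi\|}\quad(0\ne\xi\in\Lambda^iE_i),\qquad\delta_0=0,\qquad a_i=\delta_i-\delta_{i-1},\qquad a(s,F)=(a_1,\dots,a_k).$$
We call $a(s,F)$ the *growth vector*.

Directly from the definition,
$$a(st,F)=a(s,tF)+a(t,F). \tag{7}$$
If $sF=F$, then $\delta_i=\log|\det(s|_{E_i})|$, so $a_i(s,F)=\log|\text{eigenvalue of }s\text{ on }E_i/E_{i-1}|$, whatever the norm. Thus $a(g,F_+)=H_0$. For $k=2$ the flag $\langle e_2\rangle\subset\langle e_2,f_1\rangle$ is also fixed by $g$, with growth vector $(\log d_2,-\log d_1)$, a signed permutation of $H_0$.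

**Definition.** For $F\in\mathcal F$ let
$$T_F=\{a(s,F):s\in S^\circ,\ sF=F\},\qquad\Gamma_F=\Big\{\sum_{\text{finite, nonempty}}c_it_i:\ c_i>0,\ t_i\in T_F\Big\}.$$

By (7), $T_F$ is an additive semigroup. It is open in $\mathbb R^k$: if $s\in S^\circ$ fixes $F$, and $D_x$ acts by $e^{x_i}$ on $e_i'$ and by $e^{-x_i}$ on $f_i'$ in an adapted basis, then for small $x$ the element $sD_x\in S^\circ$ fixes $F$ and has growth vector $a(s,F)+x$. Hence $\Gamma_F$ is an open convex cone, possibly empty: adding a small $v$ to $\sum c_it_i$ amounts to replacing $t_1$ by $t_1+v/c_1$.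

**Lemma 8.1.** If a linear subspace $\mathcal L\subset\mathbb R^k$ meets $\Gamma_F$, then $\mathcal L$ meets $T_F$.

*Proof.* Let $\sum c_it_i=\ell\in\mathcal L$. Take rationals $q_i>0$ close to $c_i$ and put $\eta=\sum(q_i-c_i)t_i$. Replace $t_1$ by $t_1-\eta/q_1$, which lies in the open set $T_F$ if the $q_i$ are close enough to the $c_i$. The sum with coefficients $q_i$ now equals $\ell$. Multiplying by a common denominator turns the coefficients into positive integers, so a positive multiple of $\ell$ lies in $T_F\cap\mathcal L$. $\square$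

The target can now be stated: we want $0\in\Gamma_{F_+}$. Lemma 8.1 with $\mathcal L=\{0\}$ then gives an element of $S^\circ$ fixing $F_+$ with growth vector $0$.

## 9. Which flags can be reached

Let $C=\overline{SF_+}\subset\mathcal F$. By continuity of the action $\overline SC\subset C$.

For $1\le i\le k$ let $\ell_i$ be the functional on $\Lambda^iV$ giving the coefficient of $e_1\wedge\dots\wedge e_i$ in the basis of wedge products of the $e$'s and $f$'s. The map $\Lambda^ig$ is diagonal in that basis, with positive eigenvalues. The largest, $d_1\cdots d_i$, is simple and belongs to $e_1\wedge\dots\wedge e_i$.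

**Lemma 9.1.**
(i) If $F'\in\overline{SF}$ and $hF'=F'$ for some $h\in S^\circ$, then $F'\in SF$.
(ii) $F_+\in SF$ for every $F\in\mathcal F$.
(iii) If $F'\in C$ is fixed by some element of $S^\circ$, then $\Gamma_{F'}=\Gamma_{F_+}$.

*Proof of (i): from approximate to exact arrival.* Choose a neighborhood $O$ of $I$ with $hO\subset S^\circ$. Since $O^{-1}F'$ is a neighborhood of $F'$, there are $s\in S$ and $\kappa\in O$ with $sF=\kappa^{-1}F'$. Then $h\kappa sF=hF'=F'$ and $h\kappa s\in S$.

*Proof of (ii): every flag can be steered to $F_+$.* If $\ell_i(\Lambda^iE_i)\ne0$ for all $i$, then the line of $(\Lambda^ig)^n\xi$, $\xi\in\Lambda^iE_i$, converges to that of $e_1\wedge\dots\wedge e_i$, so $g^nF\to F_+$. For general $F$ write $F=s_0F_+$. The function $s\mapsto\prod_i\ell_i(ss_0e_1\wedge\dots\wedge ss_0e_i)$ is analytic on $G$ and equals $1$ at $s_0^{-1}$. By (F5) it is nonzero at some $s\in S^\circ$. Then $g^nsF\to F_+$ with $g^ns\in S$. Thus $F_+\in\overline{SF}$, and (i) with $h=g$ gives $F_+\in SF$.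

*Proof of (iii): the cone does not depend on the flag.* By (i) applied to $F'\in\overline{SF_+}$, and by (ii), there are $s,s'\in S$ with $sF_+=F'$ and $s'F'=F_+$. If $p\in S^\circ$ and $pF'=F'$, then $s'p^ns\in S^\circ$ fixes $F_+$, and by (7) its growth vector is
$$a(s',F')+n\,a(p,F')+a(s,F_+)\in T_{F_+}.$$
Dividing by $n$ and letting $n\to\infty$, $a(p,F')\in\overline{\Gamma_{F_+}}$. Hence $\Gamma_{F'}\subset\overline{\Gamma_{F_+}}$. Since $\Gamma_{F'}$ is open, and an open convex set is the interior of its closure, $\Gamma_{F'}\subset\Gamma_{F_+}$. The reverse inclusion is the same argument with $sp^ns'$, where $p\in S^\circ$ and $pF_+=F_+$; this element fixes $F'$. $\square$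

Write $\Gamma=\Gamma_{F_+}$. It contains $H_0$.

## 10. Reflections of the growth cone

For $h\in\mathbb R^k$ let $\alpha_i(h)=h_i-h_{i+1}$ for $i<k$ and $\alpha_k(h)=h_k$. Let $\rho_i$ ($i<k$) swap the coordinates $i,i+1$, and let $\rho_k$ change the sign of $h_k$. So $\rho_i$ is the reflection in the hyperplane $\ker\alpha_i$. Let
$$\Theta=\{i:\Gamma\cap\ker\alpha_i\ne\emptyset\}.$$

**Proposition 10.1.** If $i\notin\Theta$, then $\alpha_i>0$ on $\Gamma$. If $i\in\Theta$, then $\rho_i\Gamma=\Gamma$.

*Proof.* The first claim holds because $\Gamma$ is convex, $\alpha_i$ does not vanish on it, and $\alpha_i(H_0)>0$. Let $i\in\Theta$.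

**Step 1: the fibre through $F_+$.** We want to vary the $i$-th member of the flag alone. Let
$$Q=E_{i+1}^+/E_{i-1}^+\ \ (i<k),\qquad Q=(E_{k-1}^+)^\perp/E_{k-1}^+\ \ (i=k),$$
with $E_0^+=0$ and $\perp$ taken with respect to $\sigma$. $Q$ is two-dimensional, with basis $e_i,e_{i+1}$ (resp. $e_k,f_k$). The flags that agree with $F_+$ except possibly in position $i$ correspond to the lines in $Q$; for $i=k$ every line in $Q$ gives a Lagrangian (i.e. $k$-dimensional isotropic) space. So these flags form a fibre $\cong\mathbb P(Q)$, a projective line. For $k=2$, $i=1$ they are $\langle xe_1+ye_2\rangle\subset\langle e_1,e_2\rangle$.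

**Step 2: an element acting on $Q$ without stretching.** Here the hypothesis $i\in\Theta$ enters. By Lemma 8.1 with $\mathcal L=\ker\alpha_i$ there is $p\in S^\circ$ fixing $F_+$ with $\alpha_i(a(p,F_+))=0$. In the chosen basis of $Q$, $p$ is upper triangular with diagonal entries of equal modulus. For $i<k$ this is the meaning of $\alpha_i(a)=0$. For $i=k$, $p$ acts on the symplectic plane $Q$ with determinant $1$, so the entries are $\nu,\nu^{-1}$, and $\log|\nu|=0$. Replacing $p$ by $p^2$, we have $p|_Q=\mu\begin{pmatrix}1&c\\0&1\end{pmatrix}$ with $\mu>0$.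

**Step 3: the whole fibre lies in $C$.** We perturb $p$ into an irrational rotation of the fibre. For $\kappa_0\in SL(2,\mathbb R)$ near $I$ let $\kappa\in G$ act by $\kappa_0$ on $\langle e_i,e_{i+1}\rangle$, by $\kappa_0^{-T}$ on $\langle f_i,f_{i+1}\rangle$ (resp. by $\kappa_0$ on $\langle e_k,f_k\rangle$), and trivially on the other basis vectors. Then $\kappa$ preserves $E_j^+$ for $j\ne i$. So $p\kappa\in S^\circ$ preserves the fibre and acts on $Q$ by $\mu\begin{pmatrix}1&c\\0&1\end{pmatrix}\kappa_0$. If $c=0$, take $\kappa_0$ a small rotation. If $c\ne0$, take $\kappa_0=\begin{pmatrix}1&0\\-\eta&1\end{pmatrix}$ with $c\eta>0$ small. The unimodular factor then has trace $2-c\eta\in(-2,2)$ and is conjugate to a rotation by $\varphi$ with $2\cos\varphi=2-c\eta$. In either case we may choose the parameter so that the angle is an irrational multiple of $\pi$. On $\mathbb P(Q)$ this is, up to conjugation, the rotation by $\varphi$ of $\mathbb R/\pi\mathbb Z$, so $\{(p\kappa)^nF_+\}_{n\ge1}$ is dense in the fibre. These flags are in $SF_+$, and $C$ is closed.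

**Step 4: reflecting growth vectors.** Let $t=a(q,F_+)\in T_{F_+}$, with $q\in S^\circ$, $qF_+=F_+$. If $\alpha_i(t)=0$, then $\rho_it=t\in\Gamma$. If $\alpha_i(t)\ne0$, then $q|_Q$ is upper triangular with real eigenvalues of different moduli, so it has a second eigenline. That is, $q$ fixes a second flag $F^i$ of the fibre. For $F^i$ the two eigenvalues appear in the other order; for $i=k$ the eigenvalue on the last quotient is replaced by its inverse. So $a(q,F^i)=\rho_it$. By Step 3, $F^i\in C$, and Lemma 9.1(iii) gives $\rho_it\in\Gamma_{F^i}=\Gamma$.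

Hence $\rho_iT_{F_+}\subset\Gamma$, so $\rho_i\Gamma\subset\Gamma$, and equality follows from $\rho_i^2=1$. $\square$

## 11. The shear $\exp(\tau E)$ crosses every hyperplane $\ell_j=0$

**Proposition 11.1.** $\Theta=\{1,\dots,k\}$.

*Proof.* Suppose $j\notin\Theta$. Let $\pi_j(F)=E_j$ and $C_j=\pi_j(C)$, a compact set. We will find a reachable limit flag, fixed by $g$, whose $j$-th member is not $E_j^+$, and show that this is impossible.

**Step 1: a point of $C_j$ on $\ell_j=0$.** This is the place where $u$ of both signs is used. The analytic function $s\mapsto z_1(se_1)$ is not identically zero on $G$, since $G$ is transitive on $V\setminus0$. By (F5) it is nonzero for some $s\in S^\circ$. As $sF_+\in C$, the plane $x=sE_j^+\in C_j$ has $z_1|_x\not\equiv0$. Choose a basis $v_1,\dots,v_j$ of $x$ with $z_1(v_1)=1$ and $z_1(v_i)=0$ for $i\ge2$. Since $U(\tau)v=v+\tau z_1(v)b_{2k}$,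
$$\Lambda^jU(\tau)(v_1\wedge\dots\wedge v_j)=w_0+\tau w_1,\qquad w_0=v_1\wedge\dots\wedge v_j,\quad w_1=b_{2k}\wedge v_2\wedge\dots\wedge v_j .$$
Here $w_1\ne0$. Otherwise $b_{2k}\in\langle v_2,\dots,v_j\rangle\subset x$, and isotropy of $x$ would give $0=\sigma(v_1,b_{2k})=z_1(v_1)=1$.

By Lemma 6.3 and $\overline SC\subset C$, all planes $U(\tau)x$ ($\tau\in\mathbb R$) lie in $C_j$. So does their limit as $\tau\to\infty$, the plane of $w_1$, because $C_j$ is closed. Either $\ell_j(w_1)=0$, and the limit plane is on the hyperplane; or $\ell_j(w_0)+\tau\ell_j(w_1)=0$ for some $\tau\in\mathbb R$. So there is $x^*\in C_j$ with $\ell_j(\Lambda^jx^*)=0$.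

**Step 2: a $g$-fixed flag.** We let $g$ push the flag found above to a fixed one. Take $y\in C$ with $\pi_j(y)=x^*$. Each $\Lambda^ig$ is diagonalizable with positive eigenvalues. So for $0\ne\xi\in\Lambda^i\pi_i(y)$ the line of $(\Lambda^ig)^n\xi$ converges to the line of the component of $\xi$ for the largest eigenvalue occurring in $\xi$, and this limit is fixed by $\Lambda^ig$. As $\mathcal F$ is compact and embedded in $\prod_i\mathbb P(\Lambda^iV)$, $g^ny$ converges to a flag $y_\infty\in C$ fixed by $g$. Since $\ell_j\circ\Lambda^jg=d_1\cdots d_j\,\ell_j$, the condition $\ell_j=0$ is $g$-invariant and closed, so $\ell_j$ vanishes on $\Lambda^j\pi_j(y_\infty)$. But $\ell_j\ne0$ on $\Lambda^jE_j^+$. Therefore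
$$\pi_j(y_\infty)\ne E_j^+. \tag{8}$$
As $g$ has distinct eigenvalues, the members of $y_\infty$ are spanned by eigenvectors of $g$, and the isotropic $k$-dimensional member contains exactly one of $e_i,f_i$ for each $i$. So $h':=a(g,y_\infty)$ is a signed permutation of $H_0$. By Lemma 9.1(iii), applicable since $g\in S^\circ$ fixes $y_\infty\in C$, we have $h'\in\Gamma_{y_\infty}=\Gamma$.

**Step 3: contradiction.** We use the reflections to sort $h'$. Split $\{1,\dots,k\}$ into maximal consecutive blocks, $i$ and $i+1$ being linked if and only if $i\in\Theta$. By Proposition 10.1 the group generated by $\rho_i$, $i\in\Theta$, preserves $\Gamma$. It contains all permutations inside blocks and, if $k\in\Theta$, all sign changes in the last block. As $j\notin\Theta$, it preserves the set of positions $\{1,\dots,j\}$ and makes no sign changes there. (For $j<k$ the last block lies in $\{j+1,\dots,k\}$; for $j=k$ there are no sign changes at all.)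

Apply an element of this group to $h'$ so that the result $h''$ is decreasing inside each block and, if $k\in\Theta$, positive on the last block. The entries of $h'$ have distinct nonzero absolute values, so $\alpha_i(h'')>0$ for $i\in\Theta$. For $i\notin\Theta$, $\alpha_i(h'')>0$ because $h''\in\Gamma$. Hence $h_1''>\dots>h_k''>0$. Since $h''$ is a signed permutation of $H_0$, it follows that $h''=H_0$. The set of the first $j$ entries was preserved, so $\{h_1',\dots,h_j'\}=\{\log d_1,\dots,\log d_j\}$. So the eigenvalues of $g$ on $\pi_j(y_\infty)$ are $d_1,\dots,d_j$, and $\pi_j(y_\infty)=\langle e_1,\dots,e_j\rangle=E_j^+$, contradicting (8). $\square$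

For $k=2$ and $j=2$, for example, $2\notin\Theta$ would mean $h_2>0$ on $\Gamma$. If $1\in\Theta$, then $\Gamma$ is invariant under the swap, so both coordinates are positive on $\Gamma$, and $h'$ can only be $H_0$ or its swap, with $E_2=\langle e_1,e_2\rangle$. The shear reaches a Lagrangian plane on $\ell_2=0$, and $g$ pushes it to a different fixed plane.

## 12. An element with $2k$ distinct unimodular eigenvalues

**Proposition 12.1.** $S^\circ$ contains an element $M$ with $2k$ distinct eigenvalues, all of modulus $1$.

*Proof.* **Step 1: a unipotent element.** We extract zero growth from the symmetry of $\Gamma$. By Propositions 10.1 and 11.1, $\Gamma$ is invariant under all $\rho_i$, hence under all sign changes. So $H_0,-H_0\in\Gamma$, and by convexity $0\in\Gamma$. By Lemma 8.1 with $\mathcal L=\{0\}$ there is $p\in S^\circ$ fixing $F_+$ with $a(p,F_+)=0$. Its eigenvalues on $E_i^+/E_{i-1}^+$ are $\pm1$, and those on $V/E_k^+\cong(E_k^+)^*$ are the inverses of these. So $p^2\in S^\circ$ is unipotent. Let $X=\log(p^2)$, a nilpotent polynomial in $p^2$, so $p^2=\exp X$.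 The $\sigma$-adjoint of $p^2$ is $p^{-2}$, so the $\sigma$-adjoint of $X$ is $\log(p^{-2})=-X$, i.e. $X\in\mathfrak{sp}(V)$.

**Step 2: an element with bounded powers.** A unipotent element may have unbounded powers; we perturb it. If $X=0$, take $u=I=p^2\in S^\circ$. If $X\ne0$, we use the Jacobson–Morozov theorem, valid in semisimple Lie algebras over any field of characteristic $0$, in particular in the real Lie algebra $\mathfrak{sp}(V)$. It gives $H,Y\in\mathfrak{sp}(V)$ with
$$[H,X]=2X,\qquad[H,Y]=-2Y,\qquad[X,Y]=H .$$
In $\mathfrak{sl}_2(\mathbb C)$, for $\epsilon>0$, the element $X-\epsilon Y$ is $\begin{pmatrix}0&1\\-\epsilon&0\end{pmatrix}$, with eigenvalues $\pm i\sqrt\epsilon$. So it is conjugate under $SL_2(\mathbb C)$ to $i\sqrt\epsilon H$. Since $SL_2(\mathbb C)$ is simply connected, the representation of $\mathfrak{sl}_2(\mathbb C)$ on $V_{\mathbb C}$ integrates to $SL_2(\mathbb C)$, and the same conjugacy holds in $GL(V_{\mathbb C})$. There $H$ is diagonalizable with integer eigenvalues, so $X-\epsilon Y$ is diagonalizable with purely imaginary eigenvalues.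 For small $\epsilon$, $u=\exp(X-\epsilon Y)$ is close to $\exp X=p^2$, so $u\in S^\circ$, and the powers $u^n$, $n\in\mathbb Z$, are bounded. (For $k=1$ this is the replacement of a shear by a rotation along a thin ellipse.)

**Step 3: normal form of $u$.** We show that $u$ is a unitary map in suitable coordinates compatible with $\sigma$. The closure of $\{u^n:n\in\mathbb Z\}$ is a compact group, so averaging gives a $u$-invariant inner product $\langle\cdot,\cdot\rangle$ on $V$. Write $\sigma(x,y)=\langle Bx,y\rangle$. Then $B$ is skew and invertible, and it commutes with $u$, since $\langle Bx,y\rangle=\sigma(ux,uy)=\langle u^{-1}Bux,y\rangle$. Put $P=(-B^2)^{1/2}$ (positive definite, commuting with $B$ and $u$), $J=BP^{-1}$, and $\langle x,y\rangle'=\langle Px,y\rangle$. Then $J^2=B^2P^{-2}=-I$, $J$ commutes with $u$, the inner product $\langle\cdot,\cdot\rangle'$ is $u$-invariant, and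
$$\sigma(x,y)=\langle Bx,y\rangle=\langle PJx,y\rangle=\langle Jx,y\rangle'.$$
As $\sigma$ is skew, $J$ is skew for $\langle\cdot,\cdot\rangle'$. So $u$ is a unitary map of the $k$-dimensional Hermitian space $(V,J,\langle\cdot,\cdot\rangle')$, and $V$ is an orthogonal sum of $k$ complex lines $P_1,\dots,P_k$ with $u=\exp(\varphi_jJ)$ on $P_j$. By the formula for $\sigma$, the $P_j$ are $\sigma$-orthogonal symplectic planes.

**Step 4: separating the eigenvalues.** We use once more that $S^\circ$ is open. For any reals $\varphi_j'$, the map equal to $\exp(\varphi_j'J)$ on $P_j$ commutes with $J$ and preserves $\langle\cdot,\cdot\rangle'$, so it preserves $\sigma$. It is in $G$, with eigenvalues $e^{\pm i\varphi'_j}$. Choosing $\varphi_j'$ near $\varphi_j$ with the $2k$ numbers $e^{\pm i\varphi_j'}$ distinct, we obtain $M\in S^\circ$ as required. $\square$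

## 13. From a piecewise constant to a trigonometric coefficient

**Proof of Proposition 4.1.** Let $M$ be as in Proposition 12.1. As $M\in S$, there are $L>0$ and a piecewise constant $u$ on $[0,L]$ with transition matrix $\Phi(L)=M$. The Fejér means $u_n$ of the $L$-periodic extension of $u$ are real trigonometric polynomials of period $L$ with $u_n\to u$ in $L^1(0,L)$. By Lemma 3.1 their transition matrices $M_n=\Phi_n(L)\in G$ converge to $M$. By Lemma 3.2, for large $n$ the matrix $M_n$ has $2k$ distinct eigenvalues, all of modulus $1$. Put $R=u_n$ for such an $n$. $\square$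

With Section 4 this proves Theorem 1 and Theorem 2(b). Conjecture 9.1 is false for every $k\ge2$.

## 14. Below the threshold at most $k$ solutions are square integrable

It remains to prove Theorem 2(a). Section 1 suggested that a constant nonzero bracket of $y$ and $z$ keeps the amplitude from falling below $\omega^{-(2k-1)/2}$. The proof makes this precise, using only an upper bound on $|r|$.

Replacing $\omega$ by $\max(1,K^{1/2k})\,\omega$, we may assume $|r|\le\omega^{2k}$; the divergence of $\int\omega^{-(2k-1)}dt$ is not affected. For solutions $y,z$ let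
$$[y,z]=\sum_{i=0}^{2k-1}(-1)^iy^{(i)}z^{(2k-1-i)} .$$
This is $\sigma$ evaluated on the vectors of derivatives, so it is constant in $t$, and it is a nondegenerate skew form on the $2k$-dimensional solution space.

**Claim.** If $y,z$ are real solutions with $[y,z]\ne0$, then $y,z$ are not both in $L^2(\mathbb R_+)$.

Normalize $[y,z]=1$.

**Step 1: a Sobolev inequality on the unit interval.** It controls derivatives by $L^2$ norms. There is $C_k$ such that for $x\in C^{2k}[0,1]$
$$\max_{[0,1]}|x^{(i)}|\le C_k\big(\|x\|_{L^2(0,1)}+\|x^{(2k)}\|_{L^2(0,1)}\big),\qquad0\le i\le2k-1. \tag{9}$$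
Write $x=P+\varrho_0$ with $P$ the Taylor polynomial at $0$ of degree at most $2k-1$ and $\varrho_0(\tau)=\int_0^\tau\frac{(\tau-v)^{2k-1}}{(2k-1)!}x^{(2k)}(v)\,dv$. Then
$$|\varrho_0^{(i)}(\tau)|\le\int_0^\tau\frac{(\tau-v)^{2k-1-i}}{(2k-1-i)!}|x^{(2k)}(v)|\,dv\le\|x^{(2k)}\|_{L^2},\qquad 0\le i\le 2k-1,$$
so $\|P\|_{L^2}\le\|x\|_{L^2}+\|x^{(2k)}\|_{L^2}$. On the finite-dimensional space of polynomials of degree at most $2k-1$ we have $\max|P^{(i)}|\le C\|P\|_{L^2}$. Adding the two bounds gives (9) with $C_k=C+1$.

**Step 2: a lower bound for the local mass.** We apply (9) on the natural length scale $1/\omega$. Let $t\ge1$, $\delta=1/\omega(t)\le1$, $I_t=[t-\delta,t]$. By monotonicity of $\omega$, $|r|\le\delta^{-2k}$ on $I_t$. The function $x(\tau)=y(t-\delta+\delta\tau)$, $\tau\in[0,1]$, satisfies $x^{(2k)}=-\varrho x$ with $|\varrho|\le1$, so $\|x^{(2k)}\|_{L^2(0,1)}\le\|x\|_{L^2(0,1)}=\delta^{-1/2}\|y\|_{L^2(I_t)}$. As $y^{(i)}(t)=\delta^{-i}x^{(i)}(1)$,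
$$|y^{(i)}(t)|\le2C_k\,\delta^{-i-1/2}\|y\|_{L^2(I_t)},$$
and likewise for $z$. Each of the $2k$ terms of the bracket is thus at most $4C_k^2\delta^{-(2k-1)-1}\|y\|_{L^2(I_t)}\|z\|_{L^2(I_t)}$, so
$$1=|[y,z](t)|\le8kC_k^2\,\delta^{-2k}\|y\|_{L^2(I_t)}\|z\|_{L^2(I_t)} .$$
With $f=y^2+z^2$ and $\|y\|\|z\|\le\frac12\int_{I_t}f$, we get
$$\int_{I_t}f\ge c\,\omega(t)^{-2k},\qquad c=\frac1{4kC_k^2}. \tag{10}$$

**Step 3: summation over all scales.** The intervals $I_t$ overlap, and the weight $\omega(t)$ compensates exactly for this. Multiply (10) by $\omega(t)$, integrate over $[1,X]$, and exchange the integrals: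
$$c\int_1^X\omega^{1-2k}\,dt\le\int_0^\infty f(v)\Big(\int_{\{t\ge v,\ t-v\le1/\omega(t)\}}\omega(t)\,dt\Big)dv\le\int_0^\infty f(v)\,dv .$$
For the last inequality, note that $t-1/\omega(t)$ is continuous, strictly increasing (as $\omega$ is nondecreasing) and unbounded, and it is less than $v$ at $t=v$. So the inner set is an interval $[v,t^*]$ with $t^*-v=1/\omega(t^*)$, and $\int_v^{t^*}\omega\le\omega(t^*)(t^*-v)=1$. Let $X\to\infty$. The left side tends to $\infty$, so $\int_0^\infty f=\infty$, which proves the claim.

**Step 4: counting.** We turn the claim into a dimension bound. The space of real $L^2$ solutions is isotropic for the nondegenerate skew form $[\cdot,\cdot]$ on the $2k$-dimensional solution space, so its dimension is at most $k$. Since $r$ is real, the real and imaginary parts of a complex $L^2$ solution are $L^2$ solutions, so the bound holds for complex solutions too.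

For the special case, if $r(t)=O(t^{2k/(2k-1)})$ as $t\to\infty$, then by continuity $|r|\le K(1+t)^{2k/(2k-1)}=K\omega^{2k}$ on $\mathbb R_+$ with $\omega=(1+t)^{1/(2k-1)}$, and $\int_0^\infty\omega^{1-2k}dt=\int_0^\infty\frac{dt}{1+t}=\infty$. This proves Theorem 2(a), and with Theorem 2(b) the exponent $\frac{2k}{2k-1}$ is critical. $\square$
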